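\title{Regular complex N\"orlund means need not be consistent}

\begin{abstract}
Two regular N\"orlund means with real weights never assign different limits to the same sequence. We show that this fails for complex weights: there are regular N\"orlund means $(N,p)$, $(N,q)$ and a sequence that is summed to $0$ by the first and to $1$ by the second. Here $q$ is positive, and $p$ is almost free of cancellation, in the sense that $\sum_{r\le n}|p_r|\sim|\sum_{r\le n}p_r|$. The two means are built so that their coefficients are governed by two different saddle points of $\exp(e^{w})$, $w=1/(1-z)$. We also show that consistency does hold when the partial sums of one of the two weight sequences grow at most polynomially, or when both satisfy a doubling condition at infinitely many common scales.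
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $p=(p_n)_{n\ge0}$ be a sequence of complex numbers whose partial sums $P_n=p_0+\cdots+p_n$ are all different from $0$. The \emph{N\"orlund mean} $(N,p)$ assigns to a complex sequence $x=(x_n)_{n\ge0}$ the sequence
\[
N_n^p(x)=\frac1{P_n}\sum_{r=0}^{n}p_{n-r}x_r\qquad(n\ge0),
\]
and we write $x_n\to\ell\ (N,p)$ if $N_n^p(x)\to\ell$. Thus $N_n^p(x)$ is an average of $x_0,\dots,x_n$ with weights of sum $1$, the weight of a term depending on how far back it lies. The choice $p=(1,0,0,\dots)$ gives ordinary convergence and $p=(1,1,1,\dots)$ gives the arithmetic means. These are the cases $k=0$ and $k=1$ of the Ces\`aro means $(C,k)$, $k\ge0$, defined by $\sum p_nz^n=(1-z)^{-k}$. For them $P_n=\prod_{j=1}^n(1+k/j)=O(n^k)$ and $p_n/P_n=k/(n+k)$ for $n\ge1$.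

The mean $(N,p)$ is \emph{regular} if $x_n\to\ell$ implies $x_n\to\ell\ (N,p)$. Put $\widehat P_n=\sum_{r\le n}|p_r|$. By the Silverman--Toeplitz theorem, $(N,p)$ is regular if and only if
\begin{equation}\label{eq:regular}
\frac{p_n}{P_n}\to0\qquad\text{and}\qquad \widehat P_n\le H|P_n|\ \text{ for some constant $H$ and all $n$.}
\end{equation}
The first condition says that no fixed term of $x$ keeps a share of the average; the second says that cancellation among the weights costs at most a factor $H$. The mean is called \emph{positive} if $p_0>0$ and $p_n\ge0$ for $n\ge1$; then the second condition holds with $H=1$.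

Regular means agree on convergent sequences, but their purpose is to give a value to divergent ones, and that value is meaningful only if it does not depend on the mean. Two means $(N,p)$ and $(N,q)$ are \emph{consistent} if $x_n\to\ell\ (N,p)$ and $x_n\to\ell'\ (N,q)$ always imply $\ell=\ell'$. By a theorem of N\"orlund, any two regular positive means are consistent, and more generally any two regular means with real weights are consistent. This paper answers the following question.

\medskip
\noindent\textbf{Question.} \emph{Are any two regular N\"orlund means with complex weights consistent?}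
\medskip

One would guess that they are. Condition \eqref{eq:regular} makes $|P_n|$ comparable with the nondecreasing sequence $\widehat P_n$, exactly as in the real case. The one new phenomenon is that $P_n$ may wind around the origin, and in simple examples this does no harm. Take $P_n=(n+1)^{1+i\gamma}$ with $\gamma$ real and nonzero. Then $p_0=1$ and $|p_n|\le|1+i\gamma|$, since $|(t^{1+i\gamma})'|=|1+i\gamma|$, so \eqref{eq:regular} holds with $H=|1+i\gamma|$. The argument of $P_n$ is $\gamma\log(n+1)$, which is unbounded, and yet this mean is consistent with every regular mean by Theorem~\ref{thm:B} below. Nevertheless the answer is no.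

\begin{theorem}\label{thm:A}
Let $H>1$. There exist a regular mean $(N,q)$ with $q_n>0$ for all $n$, a regular complex mean $(N,p)$ with $\widehat P_n\le H|P_n|$ for all $n\ge0$ and $\widehat P_n/|P_n|\to1$, and a sequence $x$ such that
\[
x_n\to0\ (N,p)\qquad\text{and}\qquad x_n\to1\ (N,q).
\]
\end{theorem}

The values $0$ and $1$ are not special: a mean is linear and fixes constant sequences, so $\ell+(\ell'-\ell)x_n$ is summed to $\ell$ by $(N,p)$ and to $\ell'$ by $(N,q)$. The condition $H>1$ cannot be relaxed to $H=1$. If $\widehat P_n=|P_n|$ for all $n$, then $|P_{n-1}+p_n|=|P_{n-1}|+|p_n|$, so $p_n$ is a nonnegative multiple of $P_{n-1}$, and by induction $p_n=e^{i\theta}|p_n|$ with one fixed $\theta$. Then $(N,p)$ coincides with a positive mean, and N\"orlund's theorem applies.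

Inconsistency requires fast growth of both weight sequences.

\begin{theorem}\label{thm:B}
Let $(N,p)$ and $(N,q)$ be regular complex N\"orlund means. They are consistent in each of the following cases.
\begin{enumerate}
\item[(i)] $|P_n|=O(n^K)$ for some $K$, with $(N,q)$ arbitrary.
\item[(ii)] $\displaystyle\liminf_{n\to\infty}\frac{\log|P_nQ_n|}{\log n}<\infty$; more generally, for some $C$ and infinitely many $N$ both $|P_{3N}|\le C|P_N|$ and $|Q_{3N}|\le C|Q_N|$.
\end{enumerate}
\end{theorem}

For example, the Ces\`aro means $(C,k)$, $k\ge0$, are consistent with every regular complex N\"orlund mean. In an inconsistent pair neither $|P_n|$ nor $|Q_n|$ is polynomially bounded, and $|P_nQ_n|$ grows faster than every power of $n$.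

Section~\ref{sec:idea} explains the mechanism behind Theorem~\ref{thm:A} on a rational model, and Sections~\ref{sec:J}--\ref{sec:pair} contain the proof. Section~\ref{sec:B} proves Theorem~\ref{thm:B}; it depends only on Lemma~\ref{lem:basic} and the identity \eqref{eq:cross}, and it is not needed for the answer to the Question.

\section{Where a N\"orlund mean reads a sequence}\label{sec:idea}

We denote a sequence and its generating function by the same letter: $p(z)=\sum p_nz^n$, $P(z)=\sum P_nz^n=p(z)/(1-z)$, and so on. The product of generating functions corresponds to the Cauchy convolution $(p*x)_n=\sum_{r\le n}p_{n-r}x_r$, and $[z^n]G$ is the coefficient of $z^n$ in $G$. With $X(z)=(1-z)x(z)$ we have $px=XP$, so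
\begin{equation}\label{eq:read}
N_n^p(x)=\frac{[z^n]\,X(z)P(z)}{[z^n]\,P(z)}.
\end{equation}

\begin{lemma}\label{lem:basic}
Let $(N,p)$ be regular, with constant $H$ in \eqref{eq:regular}. Then $P_{n-1}/P_n\to1$ and $\log\widehat P_n=o(n)$, and $|P_n|\ge\widehat P_m/H\ge|P_m|/H$ whenever $n\ge m$. In particular $P(z)$ converges for $|z|<1$, and $|P_n|\ge|p_0|/H>0$.
\end{lemma}

\begin{proof}
We have $P_{n-1}/P_n=1-p_n/P_n\to1$. Hence $n^{-1}\log|P_n/P_0|$ is the arithmetic mean of the numbers $\log|P_j/P_{j-1}|$, $1\le j\le n$, which tend to $0$. The rest follows from $|P_n|\le\widehat P_n\le H|P_n|$ and the monotonicity of $\widehat P_n$.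
\end{proof}

Suppose that $\alpha_n=N_n^p(x)\to\ell$ and $\beta_n=N_n^q(x)\to\ell'$, and let $A(z)=\sum P_n\alpha_nz^n$, $B(z)=\sum Q_n\beta_nz^n$. As formal series $A=px$ and $B=qx$, so
\begin{equation}\label{eq:cross}
A(z)Q(z)=\frac{p(z)q(z)x(z)}{1-z}=B(z)P(z).
\end{equation}
For regular means $A,B,P,Q$ converge in the unit disc, so $X=A/P=B/Q$ is a meromorphic function there that does not depend on the mean. Consistency asks whether $X$ determines the limit. When the partial sums do not wind, it does: the limit is the radial limit of $X$ at $1$.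

\begin{proposition}\label{prop:sector}
Let $(N,p)$ and $(N,q)$ be regular. Suppose that there are real $\theta,\theta'$ and $c>0$ with $\operatorname{Re}(e^{-i\theta}P_n)\ge c|P_n|$ and $\operatorname{Re}(e^{-i\theta'}Q_n)\ge c|Q_n|$ for all large $n$. Then the two means are consistent.
\end{proposition}

\begin{proof}
Let $0<\rho<1$ and $\Sigma(\rho)=\sum|P_n|\rho^n$. Then $\Sigma(\rho)\to\infty$ as $\rho\to1$, because $|P_n|\ge|p_0|/H$. Treating finitely many terms separately, we get $|P(\rho)|\ge\operatorname{Re}(e^{-i\theta}P(\rho))\ge c\,\Sigma(\rho)-C$ and, for each $\varepsilon>0$,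
\[
|A(\rho)-\ell P(\rho)|\le\sum|P_n||\alpha_n-\ell|\rho^n\le C_\varepsilon+\varepsilon\,\Sigma(\rho).
\]
Hence $A(\rho)/P(\rho)\to\ell$. The same argument gives $B(\rho)/Q(\rho)\to\ell'$, and the two quotients are equal by \eqref{eq:cross}.
\end{proof}

For real weights, $P_{n-1}/P_n\to1$ forces $P_n$ to have constant sign from some point on, so Proposition~\ref{prop:sector} covers the real case. It also shows that the $P_n$ of Theorem~\ref{thm:A} cannot stay in a closed sector of opening less than $\pi$. For such a mean \eqref{eq:read} need not be governed by the values of $X$ on the radius. The following example shows which values govern it, and how to move from one value to another. Recall that a rational function $R$ whose poles $\zeta$ are simple and nonzero has $[z^n]R=\sum_\zeta c_\zeta\zeta^{-n}$ for large $n$, with $c_\zeta=\lim_{z\to\zeta}(1-z/\zeta)R(z)$.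

\begin{example}\label{ex:model}
Let
\[
T_0(z)=\frac1{(1-3z)(1+4z^2)},\qquad J_0(z)=\frac{2i}{13}(1-3z)(3-4z).
\]
The poles of $T_0$ are $\frac13$, $\frac i2$, $-\frac i2$, and $J_0$ takes the values $0$, $1$, $-1$ there; for instance $(1-\frac{3i}2)(3-2i)=-\frac{13i}2$. Put
\[
q=T_0,\qquad p=T_0J_0(J_0+1),\qquad X=1-J_0,\qquad x=X/(1-z).
\]
Then $q_n=3^n\sum_{j\le n/2}(-4/9)^j>0$. The pole $\frac13$ dominates in $Q(z)=T_0/(1-z)$, so $Q_n=\frac{27}{26}3^n+O(2^n)$, whereas $Q-qx=T_0J_0/(1-z)$ has lost this pole and has coefficients $O(2^n)$. Hence $N_n^q(x)\to1=X(\frac13)$. In $P(z)$ the factors $J_0$ and $J_0+1$ have removed the poles $\frac13$ and $-\frac i2$, so $P_n=2A_0(-2i)^n+O(1)$ with $A_0=1/\big(2(1-\frac{3i}2)(1-\frac i2)\big)=2/(1-8i)$. In $px=XP$ the pole $\frac i2$ is removed as well, so $(p*x)_n=O(1)$ and $N_n^p(x)\to0=X(\frac i2)$. (We only need $P_n\ne0$ for large $n$ here.)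

The factor $J_0+1$ cannot be dropped. For $p=T_0J_0$ the poles $\pm\frac i2$ compete: $P_n=A_0(-2i)^n-\overline{A_0}(2i)^n+O(1)$ and $(p*x)_n=-2\overline{A_0}(2i)^n+O(1)$, so $N_n^p(x)$ tends to $1+\frac i8$ along even $n$ and to $1-8i$ along odd $n$.
\end{example}

The means of Example~\ref{ex:model} are not regular: $q_n/Q_n\to1-\frac13$ and $p_n/P_n\to1-\frac i2$. These limits suggest a rule of thumb: at stage $n$ the mean reads $X$ at the point $\zeta_n=P_{n-1}/P_n=1-p_n/P_n$. For a regular mean $\zeta_n\to1$. So we look for a function $X$ with different limits along two paths to $1$, and for two means that follow these paths. In the variable $w=1/(1-z)$, which maps the unit disc onto the half-plane $\operatorname{Re}w>\frac12$, the point that is read is $w=P_n/p_n$. It must tend to infinity, and we shall see in \eqref{eq:increment} that the second condition in \eqref{eq:regular} holds with $H$ close to $1$ if its argument tends to $0$. Two horizontal lines are therefore admissible paths.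

By Lemma~\ref{lem:basic}, $P(z)$ has no poles in the disc. Their role is taken over by saddle points of the Cauchy integral for the $n$th coefficient, and these move with $n$. We use
\[
T(w)=\exp(e^w).
\]
On a vertical line $w=u+iy$ we have $|T|=\exp(E\cos y)$ with $E=e^u$: peaks of equal height $e^E$ at $y=2\pi m$, $m\in\mathbb Z$, separated by valleys of depth $e^{-E}$. The Cauchy kernel decreases in $|y|$ and so ranks the peaks: $m=0$ is the highest, and $m=\pm1$ tie for second place, like the poles $\frac13,\pm\frac i2$ of $T_0$. The role of $J_0$ is played by an entire function $J$ that is very close to $m$ on the $m$th peak. Three orders of magnitude decide everything. The kernel changes by a factor of the form $e^{cE/u}$ between the first few peaks; a factor $J-m$ lowers the $m$th peak by $e^{-E/4}$, which is far more; and a cubic polynomial in $J$ raises the remote peaks by at most $u^3$, which is far less.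

\section{An entire function that counts the peaks}\label{sec:J}

We want $J$ to be almost constant where $T$ is large and to increase by $1$ from one peak to the next. A derivative of the form $\exp(-\frac14e^w)$, whose modulus is $|T|^{-1/4}$, achieves both. Let
\[
J(w)=\frac1{2\pi i}\Big(-\int_0^\infty e^{-e^v/4}\,dv+\int_0^we^{-e^v/4}\,dv\Big).
\]
This is an entire function, and for real $u,y$
\begin{equation}\label{eq:J}
J(u)=-\frac1{2\pi i}\int_u^\infty e^{-e^v/4}\,dv,\qquad J(u+iy)=J(u)+\frac1{2\pi}\int_0^y\exp\big(-\tfrac14e^{u+i\theta}\big)\,d\theta .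
\end{equation}
For $u\ge2$ and real $y$ we write $E=e^u$ and $a=\exp(-\frac14E\cos y)$, so that
\begin{equation}\label{eq:a}
|T(u+iy)|=a^{-4},\qquad a^{-s}\le e^{sE/4}\quad(s\ge0).
\end{equation}

\begin{lemma}\label{lem:J}
\begin{enumerate}
\item[(i)] $J(w+2\pi i)=J(w)+1$ for all $w$.
\item[(ii)] If $u\ge2$, $m\in\mathbb Z$ and $|y-2\pi m|\le\pi$, then $|J(u+iy)-m|\le a$.
\item[(iii)] If $u\ge2$, $\frac12\le s\le u$ and $|y|\le u$, then $|J(s+iy)|\le(1+u)e^{E/4}$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) The mean of $e^{-\zeta/4}$ over the circle $|\zeta|=e^u$ is its value $1$ at the center, so \eqref{eq:J} with $y=2\pi$ gives the identity for real $w$. It extends to all $w$ because both sides are entire.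

(ii) By (i) we may take $m=0$. For real $s$,
\begin{equation}\label{eq:tail}
2\pi|J(s)|=\int_s^\infty e^{-e^v/4}\,dv\le\int_s^\infty e^{v-s}e^{-e^v/4}\,dv=4e^{-s}e^{-e^s/4}.
\end{equation}
Since $E\ge e^2>4$, this gives $|J(u)|\le\frac1{2\pi}e^{-E/4}\le\frac a{2\pi}$. For $|\theta|\le|y|\le\pi$ we have $\cos\theta\ge\cos y$, so the integrand in the second formula of \eqref{eq:J} has modulus at most $a$, and the integral term is at most $\frac{|y|}{2\pi}a\le\frac a2$. Finally $\frac1{2\pi}+\frac12<1$.

(iii) By \eqref{eq:tail}, $|J(s)|\le\frac4{2\pi}e^{-1/2}\le1$, and the integral term is at most $\frac u{2\pi}e^{e^s/4}\le ue^{E/4}$.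
\end{proof}

In the valleys, where $\cos y<0$, the bound $a$ is large, up to $e^{E/4}$. The constant $\frac14$ makes this harmless: three such factors are still absorbed by $|T|=a^{-4}$. The next lemma says that a cubic polynomial in $J$ acts on $T$ like its value at the nearest integer, up to an error far below the height $e^E$ of the peaks.

\begin{lemma}\label{lem:Pi}
Let $\Pi$ be a polynomial of degree at most $3$. There is a constant $C$ such that for $u\ge2$, $|y|\le u$, $m\in\mathbb Z$ with $|y-2\pi m|\le\pi$, and $w=u+iy$,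
\[
|\Pi(m)|\le Cu^3,\qquad \big|T(w)\Pi(J(w))-\Pi(m)T(w)\big|\le Cu^3e^{3E/4}.
\]
\end{lemma}

\begin{proof}
We have $|m|\le\frac u{2\pi}+\frac12\le u$, so $|\Pi^{(s)}(m)|\le Cu^3$ for $0\le s\le3$. Write $J(w)=m+\varepsilon$ with $|\varepsilon|\le a$. Then $\Pi(J(w))-\Pi(m)=\sum_{s=1}^3\Pi^{(s)}(m)\varepsilon^s/s!$, and $|T(w)||\varepsilon|^s\le a^{-(4-s)}\le e^{3E/4}$ for $1\le s\le3$ by \eqref{eq:a}.
\end{proof}

\section{Coefficient asymptotics}\label{sec:saddle}

In this section and the next, $C$ and $c$ are positive constants independent of $n$ that may change from line to line, all asymptotic statements are for $n\to\infty$, and $n$ is assumed large. The index $k\in\{0,1\}$ of the peak to be read is fixed.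

\subsection{The Cauchy integral and its saddle points}

For an entire function $F$ let $c_n(F)=[z^n]F(1/(1-z))$. The substitution $z=1-1/w$, $dz=dw/w^2$, in Cauchy's formula gives, for $n\ge1$,
\begin{equation}\label{eq:cauchy}
c_n(F)=\frac1{2\pi i}\oint F(w)K_n(w)\,dw,\qquad K_n(w)=\frac{w^{n-1}}{(w-1)^{n+1}}=\frac{(1-1/w)^{-n}}{w(w-1)},
\end{equation}
over a small positively oriented loop around $w=1$. Since $1$ is the only pole of $K_n$, any positively oriented simple loop around $1$ may be used.

For $\operatorname{Re}w>1$ let $\varphi(w)=e^w-n\operatorname{Log}(1-1/w)$, with the principal branch, so that $TK_n=e^\varphi/(w(w-1))$. Then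
\begin{equation}\label{eq:phi}
\varphi'(w)=e^w-\frac n{w(w-1)},\qquad\varphi''(w)=e^w+\frac{n(2w-1)}{w^2(w-1)^2}.
\end{equation}
The integrand of $c_n(T)$ concentrates near the zeros of $\varphi'$, that is, the solutions of $w(w-1)e^w=n$. We need the one on the $k$th peak.

\begin{lemma}\label{lem:saddle}
There is a point $w_k=w_k(n)=u+iv$ with $w_k(w_k-1)e^{w_k}=n$, $u\sim\log n$ and $v=2\pi k+O(1/u)$. With $E=e^u$,
\begin{equation}\label{eq:nE}
n=u^2E\,(1+O(1/u)).
\end{equation}
Moreover $\varphi'(w_k)=0$, $\varphi''(w_k)=E(1+O(1/u))$, and uniformly for $|y-2\pi k|\le1$ we have $\varphi''(u+iy)=Ee^{iy}+O(E/u)$ and $\varphi'''(u+iy)=O(E)$.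
\end{lemma}

\begin{proof}
Let $L=\log n$ and $\Psi(w)=L+2\pi ik-\operatorname{Log}w-\operatorname{Log}(w-1)$. On the closed disc $|w-L-2\pi ik|\le L/2$ we have $\operatorname{Re}w\ge L/2$ and $|w|\le2L$, hence $|\operatorname{Log}w|+|\operatorname{Log}(w-1)|\le2\log(2L)+\pi\le L/2$ and $|\Psi'|\le2/(L/2-1)<\frac12$. So $\Psi$ is a contraction of the disc into itself. Let $w_k$ be its fixed point; exponentiating $w_k=\Psi(w_k)$ gives the saddle point equation. The real part of $w_k=\Psi(w_k)$ gives $u=L-O(\log L)$. The imaginary part is $v-2\pi k=-\operatorname{Arg}w_k-\operatorname{Arg}(w_k-1)$. The right side is at most $\pi$ in modulus, so $v$ is bounded; then both arguments are $O(1/u)$. Taking moduli in the saddle point equation gives $n=E|w_k(w_k-1)|$, which is \eqref{eq:nE}. For bounded $y$ the rational term of $\varphi''(u+iy)$ is $O(n/u^3)=O(E/u)$ and its derivative is $O(n/u^4)$; also $e^{iv}=1+O(1/u)$.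
\end{proof}

From now on $u,v,E$ are those of Lemma~\ref{lem:saddle}. As contour $\Gamma$ we take the boundary of the rectangle $\frac12\le\operatorname{Re}w\le u$, $|\operatorname{Im}w|\le u$, whose right side passes vertically through $w_k$ (Figure~\ref{fig:contour}).

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.25]
\draw (0.5,-11) rectangle (11,11);
\draw[->] (11,2) -- (11,3.4);
\draw[dashed,gray] (-1.5,6.28) -- (12,6.28);
\draw[dashed,gray] (-1.5,0) -- (12,0);
\draw[dashed,gray] (-1.5,-6.28) -- (12,-6.28);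
\node[left] at (-1.5,6.28) {$2\pi$};
\node[left] at (-1.5,0) {$0$};
\node[left] at (-1.5,-6.28) {$-2\pi$};
\draw[very thick] (11,5.28) -- (11,7.28);
\fill (11,6.0) circle (0.3);
\node[below left] at (11,6.0) {$w_1$};
\fill (1.2,0) circle (0.25);
\node[above right] at (1.2,0) {$1$};
\draw (10.5,7.85) -- (11.5,7.85);
\draw (10.5,-7.85) -- (11.5,-7.85);
\node[right] at (12,9.6) {kernel smaller than at $w_1$ by $e^{-cE/u}$};
\node[right] at (12,6.28) {$J\approx1$: main term};
\node[right] at (12,0) {$J\approx0$: peak removed by $J$};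
\node[right] at (12,-6.28) {$J\approx-1$: peak removed by $J+1$};
\node[right] at (12,-9.6) {kernel smaller than at $w_1$ by $e^{-cE/u}$};
\end{tikzpicture}
\caption{The contour in the $w$-plane (schematic) for the coefficients of $TJ(J+1)$, where $T=\exp(e^w)$. It encloses the pole $w=1$ of the kernel, and its right side $\operatorname{Re}w=u$ crosses the peaks of $|T|$ at the heights $2\pi m$. The main term comes from the thick segment around the saddle point $w_1$. The two ticks mark the heights $\pm5\pi/2$.}
\label{fig:contour}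
\end{figure}

\subsection{Heights along the contour}

For $w=u+iy$ we have $|1-1/w|^2=1-(2u-1)/(u^2+y^2)$. Put
\[
D(y)=-\frac n2\log\Big(1-\frac{2u-1}{u^2+y^2}\Big),\qquad M=|e^{\varphi(w_k)}|=e^{E\cos v+D(v)},\qquad b=2\pi k+\frac\pi2 .
\]
The function $D$ is even and decreasing in $|y|$, and $|K_n(u+iy)|\le e^{D(y)}$ because $|w(w-1)|\ge1$ on the right side of $\Gamma$. The next lemma compares every part of the contour with the height $M$ of the saddle point. Part (i) bounds what the kernel can gain on the peaks nearer to the real axis, and part (ii) is what it must lose on the farther ones.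

\begin{lemma}\label{lem:heights}
\begin{enumerate}
\item[(i)] $D(y)\le D(v)+CE/u$ for all real $y$.
\item[(ii)] $D(y)\le D(v)-cE/u$ for $|y|\ge b$.
\item[(iii)] $e^{E+D(v)}\le Me^{CE/u^2}$.
\item[(iv)] $|e^{\varphi(u+iy)}|\le Me^{-E(y-v)^2/6}$ for $|y-2\pi k|\le1$.
\item[(v)] $\log M=uE+O(E)$, and $|K_n|\le M\exp(-\frac12uE+CE)$ on the left, upper and lower sides of $\Gamma$.
\end{enumerate}
\end{lemma}

\begin{proof}
Write $h(y)=1-(2u-1)/(u^2+y^2)$, so that $D=-\frac n2\log h$, $h$ increases with $|y|$, and $\frac14\le(1-\frac1u)^2=h(0)\le h\le1$. For $0<s\le t$ we have $(t-s)/t\le\log(t/s)\le(t-s)/s$.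

(i) Since $D(y)\le D(0)$ and $v$ is bounded, it suffices to note, using \eqref{eq:nE}, that
\[
D(0)-D(v)\le2n\big(h(v)-h(0)\big)=2n\,\frac{(2u-1)v^2}{u^2(u^2+v^2)}\le\frac{Cn}{u^3}\le\frac{CE}u .
\]

(ii) Since $v\to2\pi k$, we have $b^2-v^2\ge c$. Hence for $|y|\ge b$
\[
D(v)-D(y)\ge D(v)-D(b)\ge\frac n2\big(h(b)-h(v)\big)=\frac n2\,\frac{(2u-1)(b^2-v^2)}{(u^2+v^2)(u^2+b^2)}\ge\frac{cn}{u^3}\ge\frac{cE}u .
\]

(iii) We have $1-\cos v\le\frac12(v-2\pi k)^2=O(u^{-2})$.

(iv) Let $G(y)=\operatorname{Re}\varphi(u+iy)$. Then $G'(v)=\operatorname{Re}(i\varphi'(w_k))=0$, and for $|y-2\pi k|\le1$ we have $G''(y)=-\operatorname{Re}\varphi''(u+iy)=-E\cos y+O(E/u)\le-E/3$, because $\cos1>\frac12$. Taylor's formula gives $G(y)\le G(v)-E(y-v)^2/6$.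

(v) We use $t\le-\log(1-t)$ for $0\le t<1$ and $-\log(1-t)\le t+t^2$ for $0\le t\le\frac12$. They give
\[
\frac n2\,\frac{2u-1}{u^2+v^2}\le D(v)\le D(0)=-n\log\Big(1-\frac1u\Big)\le\frac nu+\frac n{u^2},
\]
and both bounds are $uE+O(E)$ by \eqref{eq:nE}. So $\log M=uE+O(E)$. On the left side $|w-1|=|w|\ge\frac12$, so $|1-1/w|=1$ and $|w(w-1)|\ge\frac14$. On the horizontal sides $w=s\pm iu$ we have $|w(w-1)|\ge u^2\ge1$ and $|1-1/w|^2=1-\frac{2s-1}{s^2+u^2}\ge1-\frac1u$, because $2su-u\le s^2+u^2$. Hence on all three sides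
\[
|K_n|\le4\Big(1-\frac1u\Big)^{-n/2}\le4\exp\Big(\frac n{2u}+\frac n{2u^2}\Big)\le\exp\big(\tfrac12uE+CE\big).\qedhere
\]
\end{proof}

\subsection{The saddle point estimate}

Put
\[
\Lambda_k=\Lambda_k(n)=\frac{e^{\varphi(w_k)}}{w_k(w_k-1)\sqrt{2\pi E}} .
\]
Then $|\Lambda_k|\sim Mu^{-2}(2\pi E)^{-1/2}$. Since $E=e^u$, Lemma~\ref{lem:heights}(v) gives $|\Lambda_k|\to\infty$, and $Mu^Ce^{-cE/u}=o(\Lambda_k)$ for any fixed $C,c$.

\begin{lemma}\label{lem:main}
Let $F$ be entire, $\kappa\in\mathbb C$ and $j\in\{0,1\}$. Suppose that for all large $n$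
\begin{enumerate}
\item[(a)] $|F|\le e^{CE}$ on the left, upper and lower sides of $\Gamma$;
\item[(b)] $|F(u+iy)|\le u^Ce^E$ for $b\le|y|\le u$;
\item[(c)] $|F(u+iy)|\le u^Ce^{3E/4}$ for $|y|\le b$, $|y-2\pi k|\ge1$;
\item[(d)] $F(w)=T(w)w^j(\kappa+o(1))$ uniformly for $w=u+iy$, $|y-2\pi k|\le1$.
\end{enumerate}
Then $c_n(F)=(\kappa+o(1))\,w_k^{\,j}\Lambda_k$.
\end{lemma}

\begin{proof}
We first bound $|FK_n|$ on $\Gamma$ outside the segment $I=\{u+iy:|y-2\pi k|\le1\}$, using Lemma~\ref{lem:heights}. On the three other sides, (a) and (v) give the bound $M\exp(-\frac12uE+CE)$. In the range (b), parts (ii) and (iii) give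
\[
|FK_n|\le u^Ce^{E+D(v)-cE/u}\le Mu^C\exp\big(CE/u^2-cE/u\big).
\]
In the range (c), parts (i) and (iii) give
\[
|FK_n|\le u^Ce^{3E/4+D(v)+CE/u}\le Mu^C\exp\big(-E/4+CE/u\big).
\]
The length of $\Gamma$ is at most $6u$, so $\Gamma\setminus I$ contributes $O(Mu^Ce^{-cE/u})=o(\Lambda_k)$ to \eqref{eq:cauchy}.

On $I$ we have $dw=i\,dy$, and $w=w_k(1+O(1/u))$, $w-1=(w_k-1)(1+O(1/u))$ uniformly. By (d) and the substitution $y=v+\theta E^{-1/2}$, the contribution of $I$ is
\[
\frac1{2\pi}\int e^{\varphi(w)}\frac{w^j(\kappa+o(1))}{w(w-1)}\,dy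
=\frac{w_k^{\,j}e^{\varphi(w_k)}}{w_k(w_k-1)}\cdot\frac1{2\pi\sqrt E}\int e^{\varphi(u+iy)-\varphi(w_k)}(\kappa+o(1))\,d\theta .
\]
The range of $\theta$ exhausts $\mathbb R$, because $v-2\pi k\to0$ and $E\to\infty$. By Lemma~\ref{lem:heights}(iv) the exponential is at most $e^{-\theta^2/6}$ in modulus. For fixed $\theta$, Taylor's formula and Lemma~\ref{lem:saddle} give
\[
\varphi(u+iy)-\varphi(w_k)=-\frac{\varphi''(w_k)}{2E}\theta^2+O\big(E^{-1/2}|\theta|^3\big)\to-\frac{\theta^2}2 .
\]
By dominated convergence the last integral tends to $\kappa\int_{\mathbb R}e^{-\theta^2/2}\,d\theta=\kappa\sqrt{2\pi}$.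
\end{proof}

Hypothesis (c) is the one that restricts $F$: it says that no peak with $|m|\le k$ other than the $k$th survives. For $F=T$ and $k=1$ it fails at $y=0$, where $|T|=e^E$. For polynomials in $J$ it turns into a condition on their zeros, and we obtain the analogue of the residue computation in Example~\ref{ex:model}.

\begin{proposition}\label{prop:coef}
Let $k,j\in\{0,1\}$ and let $\Pi$ be a polynomial of degree at most $3$. If $k=1$, assume that $\Pi(0)=\Pi(-1)=0$. Then
\[
c_n\big(w^j\,T\,\Pi(J)\big)=\big(\Pi(k)+o(1)\big)\,w_k^{\,j}\Lambda_k .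
\]
\end{proposition}

\begin{proof}
We verify the hypotheses of Lemma~\ref{lem:main}. On $\Gamma$ we have $|w|\le2u$, $|T|\le e^E$, and $|J|\le(1+u)e^{E/4}$ by Lemma~\ref{lem:J}(iii); this gives (a). On the right side choose $m$ with $|y-2\pi m|\le\pi$. Lemma~\ref{lem:Pi} gives
\[
|T\,\Pi(J)|\le|\Pi(m)|e^{E\cos y}+Cu^3e^{3E/4}\le Cu^3e^E,
\]
which proves (b). For (c), $|y|\le b$ implies $|m|\le k+\frac34$, so $|m|\le k$. If $m\ne k$, then $k=1$ and $m\in\{0,-1\}$, so $\Pi(m)=0$. If $m=k$, then $1\le|y-2\pi k|\le\pi$, so $\cos y\le\cos1<\frac34$. In both cases $|T\,\Pi(J)|\le Cu^3e^{3E/4}$. For $|y-2\pi k|\le1$, Lemma~\ref{lem:J}(ii) gives $|J-k|\le e^{-\frac14E\cos1}\to0$, so (d) holds with $\kappa=\Pi(k)$.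
\end{proof}

\section{The inconsistent pair}\label{sec:pair}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
With $w=1/(1-z)$ define sequences $q$, $p^0$, $x$ by their generating functions
\[
q(z)=T(w),\qquad p^0(z)=T(w)J(w)\big(J(w)+1\big),\qquad x(z)=w\big(1-J(w)\big),
\]
and let $Q_n$, $P_n^0$ be the partial sums of $q_n$, $p_n^0$. Passing to partial sums multiplies a generating function by $w$.

\emph{The positive mean.} Since $q(z)=\exp(\exp(1+z+z^2+\cdots))$, all $q_n$ are positive. Proposition~\ref{prop:coef} with $k=0$, applied to $\Pi=1$ and to $\Pi(t)=t$, gives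
\[
q_n\sim\Lambda_0,\qquad Q_n=c_n(wT)\sim w_0\Lambda_0,\qquad Q_n-(q*x)_n=c_n(wTJ)=o(w_0\Lambda_0).
\]
Hence $q_n/Q_n\sim1/w_0\to0$, so $(N,q)$ is regular, and $x_n\to1\ (N,q)$.

\emph{The sequence $p^0$.} Proposition~\ref{prop:coef} with $k=1$, applied to $\Pi(t)=t(t+1)$ and to $\Pi(t)=t(t+1)(1-t)$, gives
\begin{equation}\label{eq:p0}
p_n^0\sim2\Lambda_1,\qquad P_n^0\sim2w_1\Lambda_1,\qquad(p^0*x)_n=o(w_1\Lambda_1)=o(P_n^0).
\end{equation}
In particular $|P_n^0|\to\infty$ and $\lambda_n:=p_n^0/P_n^0\sim1/w_1$. Since $w_1=u+iv$ with $v$ bounded and $u\to\infty$, we have $\lambda_n\to0$, $\lambda_n\ne0$ for large $n$, and $\operatorname{Re}\lambda_n\sim|\lambda_n|$. From $P_{n-1}^0=P_n^0(1-\lambda_n)$ we obtain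
\begin{equation}\label{eq:increment}
|P_n^0|-|P_{n-1}^0|=|P_n^0|\,\frac{1-|1-\lambda_n|^2}{1+|1-\lambda_n|}=|P_n^0|\,\frac{2\operatorname{Re}\lambda_n-|\lambda_n|^2}{1+|1-\lambda_n|}\sim|P_n^0||\lambda_n|=|p_n^0|.
\end{equation}
So each new weight points almost in the direction of the current partial sum.

\emph{Changing finitely many weights.} The asymptotics say nothing about small $n$: some $P_n^0$ might vanish, and the first weights might violate the bound with the given $H$. We collect them in a single weight. By \eqref{eq:p0}, \eqref{eq:increment} and $H>1$ there is $N$ such that $P_n^0\ne0$ for $n\ge N$ and $0<|p_n^0|\le H(|P_n^0|-|P_{n-1}^0|)$ for $n>N$. In particular $|P_n^0|$ is strictly increasing for $n\ge N$. Define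
\[
p_0=P_N^0,\qquad p_n=0\ \ (1\le n\le N),\qquad p_n=p_n^0\ \ (n>N).
\]
Then $P_n=P_N^0\ne0$ for $n\le N$ and $P_n=P_n^0\ne0$ for $n\ge N$. For $n\le N$ we have $\widehat P_n=|P_n|$, and for $n\ge N$
\[
\widehat P_n\le|P_N|+H\big(|P_n|-|P_N|\big)\le H|P_n|.
\]
Also $p_n/P_n=\lambda_n$ for $n>N$, so $(N,p)$ is regular. The Stolz--Ces\`aro theorem states that $s_n/t_n\to1$ if $t_n$ is eventually strictly increasing, $t_n\to\infty$ and $(s_n-s_{n-1})/(t_n-t_{n-1})\to1$. With $s_n=\widehat P_n$, $t_n=|P_n|$ and \eqref{eq:increment} it yields $\widehat P_n/|P_n|\to1$.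

\emph{The limit under $(N,p)$.} The sequence $x$ need not be bounded, so we have to check that the changed weights do not affect the limit. We claim that $x_n=o(P_n^0)$, and apply Lemma~\ref{lem:main} with $k=j=1$ to $F=w(1-J)$. On all of $\Gamma$ we have $|F|\le2u(2+u)e^{E/4}$ by Lemma~\ref{lem:J}(iii), which gives (a), (b) and (c). For $|y-2\pi|\le1$ we have $|F/(wT)|\le a\cdot a^4\to0$ uniformly, which is (d) with $\kappa=0$. So $x_n=o(w_1\Lambda_1)=o(P_n^0)$. Now $g_r=p_r-p_r^0$ vanishes for $r>N$, and
\[
(p*x)_n=(p^0*x)_n+\sum_{r\le N}g_rx_{n-r}.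
\]
The first term is $o(P_n)$ by \eqref{eq:p0}. In the sum, $x_{n-r}=o(P_{n-r}^0)$ and $|P_{n-r}^0|\le|P_n|$ as soon as $n-r\ge N$. Hence $x_n\to0\ (N,p)$.
\end{proof}

\begin{remark}\label{rem:growth}
On the real axis $iJ$ and $T$ are real, so $iTJ$ has real coefficients in $z$. The weights become genuinely complex through the factor $J+1$, which breaks the tie between the peaks $m=1$ and $m=-1$. As to growth, $\log|w_k\Lambda_k|=\log M+O(u)=uE+O(E)$ and $uE\sim n/u\sim n/\log n$. So $\log|P_n|\sim\log Q_n\sim n/\log n$, which lies between the bound $o(n)$ of Lemma~\ref{lem:basic} and the superpolynomial growth required by Theorem~\ref{thm:B}.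
\end{remark}

\section{Consistency under moderate growth}\label{sec:B}

Let $(N,p)$ and $(N,q)$ be regular with a common constant $H$, let $\widehat Q_n=\sum_{r\le n}|q_r|$, and let $\alpha_n=N_n^p(x)\to\ell$, $\beta_n=N_n^q(x)\to\ell'$. Terms with negative index are $0$. Comparing coefficients in \eqref{eq:cross} gives $\sum_jP_j\alpha_jQ_{m-j}=\sum_jP_jQ_{m-j}\beta_{m-j}$. Hence, with $S_m=\sum_jP_jQ_{m-j}$,
\begin{equation}\label{eq:S}
(\ell'-\ell)S_m=\sum_jP_jQ_{m-j}(\alpha_j-\ell)-\sum_jP_jQ_{m-j}(\beta_{m-j}-\ell')\qquad(m\in\mathbb Z).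
\end{equation}
The right side is small compared with sums of $|P_j||Q_{m-j}|$. The difficulty is that $S_m$ may be small as well, through cancellation between rotating terms. We rescale the index by a factor $N$ and let $N\to\infty$. Regularity bounds the variation of the rescaled functions, so they have limits $f$ and $g$; the growth hypothesis keeps these limits away from $0$; and \eqref{eq:S} becomes $(\ell'-\ell)\,f*g=0$. For $P_n=(n+1)^{1+i\gamma}$, for instance, $P_{\lfloor Nt\rfloor}/P_N\to t^{1+i\gamma}$. It remains to know that a convolution of two nonzero functions cannot cancel identically. We use three standard theorems.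

\begin{itemize}
\item \emph{Helly's selection theorem.} A sequence of complex functions on a compact interval whose moduli and total variations are uniformly bounded has a subsequence that converges at every point, and the limit has bounded variation. By a diagonal argument the same holds on $[0,\infty)$ or $\mathbb R$ if the bounds hold on each compact subinterval.
\item \emph{Titchmarsh's convolution theorem.} If $f,g\in L^1(0,R)$ and $\int_0^tf(\tau)g(t-\tau)\,d\tau=0$ for $0<t<R$, then there are $a,b\ge0$ with $a+b\ge R$ such that $f=0$ a.e.\ on $(0,a)\cap(0,R)$ and $g=0$ a.e.\ on $(0,b)\cap(0,R)$.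
\item \emph{Wiener's theorem.} If $\psi\in L^1(\mathbb R)$ and $\int\psi(\tau)e^{-i\xi\tau}\,d\tau\ne0$ for every real $\xi$, then the translates of $\psi$ span a dense subspace of $L^1(\mathbb R)$.
\end{itemize}

Both proofs also use the elementary fact that for real $t,\tau$
\begin{equation}\label{eq:floor}
\lfloor Nt\rfloor-\lfloor N\tau\rfloor\in\{d,d+1\},\qquad d=\lfloor N(t-\tau)\rfloor,
\end{equation}
which holds because the fractional parts of $Nt$ and $N\tau$ differ by less than $1$. We begin with (ii), where both sequences are tame on the same window of indices.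

\subsection{Both sequences doubling}

\begin{proof}[Proof of Theorem~\ref{thm:B}(ii)]
\emph{The $\liminf$ hypothesis implies the doubling hypothesis.} Let $R_n=\widehat P_n\widehat Q_n\le H^2|P_nQ_n|$; this sequence is positive and nondecreasing. Suppose that for some $K$ we have $R_{3N}>3^KR_N$ for all $N\ge N_0\ge1$. For $3^jN_0\le n<3^{j+1}N_0$ we get $R_n\ge3^{jK}R_{N_0}\ge(n/3N_0)^KR_{N_0}$, so $\liminf\log|P_nQ_n|/\log n\ge K$. If the $\liminf$ is finite, this fails for some $K>0$, and then $R_{3N}\le3^KR_N$ for infinitely many $N$. For these $N$, since $\widehat Q_{3N}\ge\widehat Q_N$, we have $|P_{3N}|\le\widehat P_{3N}\le3^K\widehat P_N\le3^KH|P_N|$, and the same holds with $P$ and $Q$ interchanged.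

\emph{Rescaling.} Let $N$ run through infinitely many values with $|P_{3N}|\le C|P_N|$ and $|Q_{3N}|\le C|Q_N|$. For $t\in[0,3]$ put $f_N(t)=P_{\lfloor Nt\rfloor}/\widehat P_{3N}$ and $g_N(t)=Q_{\lfloor Nt\rfloor}/\widehat Q_{3N}$. These functions are bounded by $1$. Their jumps are the numbers $p_j/\widehat P_{3N}$ and $q_j/\widehat Q_{3N}$, $1\le j\le3N$, so their variations are at most $1$. The doubling hypothesis enters through $\widehat P_{3N}\le H|P_{3N}|\le HC\widehat P_N$, which with Lemma~\ref{lem:basic} gives $|f_N(t)|\ge\widehat P_N/(H\widehat P_{3N})\ge1/(H^2C)$ for $1\le t\le3$; the same bound holds for $g_N$. By Helly's theorem we may assume that $f_N\to f$ and $g_N\to g$ pointwise on $[0,3]$, and then $|f|,|g|\ge1/(H^2C)$ on $[1,3]$.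

\emph{The limit of \eqref{eq:S}.} Fix $t\in(0,3)$ and let $m=\lfloor Nt\rfloor\le3N-1$. The function $\lfloor N\tau\rfloor$ equals $j$ on an interval of length $1/N$, so
\[
\frac{S_m}{N\widehat P_{3N}\widehat Q_{3N}}=\int_0^3f_N(\tau)\,\frac{Q_{m-\lfloor N\tau\rfloor}}{\widehat Q_{3N}}\,d\tau,
\]
with an integrand bounded by $1$. For $\tau>t$ the index $m-\lfloor N\tau\rfloor$ is eventually negative. For $0<\tau<t$ it is $d$ or $d+1$ by \eqref{eq:floor}, where $d\to\infty$ and $d+1\le3N$; moreover $Q_d/\widehat Q_{3N}=g_N(t-\tau)$ and $|Q_{d+1}-Q_d|=|q_{d+1}|=o(|Q_{d+1}|)=o(\widehat Q_{3N})$. By bounded convergence the integral tends to $\int_0^tf(\tau)g(t-\tau)\,d\tau$. The two sums on the right of \eqref{eq:S}, divided by $N\widehat P_{3N}\widehat Q_{3N}$, are the same integral with the extra bounded factors $\alpha_{\lfloor N\tau\rfloor}-\ell$ and $\beta_{m-\lfloor N\tau\rfloor}-\ell'$. For $0<\tau<t$ both indices tend to infinity, so both factors tend to $0$, and so do both integrals. Therefore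
\[
(\ell'-\ell)\int_0^tf(\tau)g(t-\tau)\,d\tau=0\qquad(0<t<3).
\]
If $\ell\ne\ell'$, Titchmarsh's theorem gives $a,b$ with $a+b\ge3$. But $f$ and $g$ have no zeros on $[1,3]$, so $a,b\le1$ and $a+b\le2$. Hence $\ell=\ell'$.
\end{proof}

The last line shows why the factor is $3$: the window must be longer than $1+1$. It also shows what fails for the pair of Theorem~\ref{thm:A}: by Remark~\ref{rem:growth}, $f_N(t)\to0$ and $g_N(t)\to0$ for every $t<3$, and the limiting identity is empty.

\subsection{One sequence of polynomial growth}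

Now nothing is assumed about $Q$, which may grow by an unbounded factor between $N$ and $3N$ for every large $N$. Still $\log\widehat Q_n=o(n)$, so for each scale $N$ and each $\sigma>0$ there is an index $n$, possibly much larger than $N$, around which $Q$ grows no faster than $e^{\sigma t}$ in the rescaled variable $t$. Centered there, $g$ lives on the whole line and is bounded by an exponential, so Wiener's theorem replaces Titchmarsh's. The freedom in $\sigma$ lets us avoid the zeros of the Laplace transform of $f$; hence $f$ is constructed first, then $\sigma$, then $g$.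

\begin{proof}[Proof of Theorem~\ref{thm:B}(i)]
\emph{The function $f$.} After increasing $K$ we may assume that $K\ge1$ and $\widehat P_m/m^K\to0$; this is the only use of the growth hypothesis. For every $M_0\ge1$ the maximum of $\widehat P_m/m^K$ over $m\ge M_0$ is attained at some $N\ge M_0$. So there are infinitely many $N$ with
\[
\widehat P_m\le(m/N)^K\widehat P_N\qquad(m\ge N).
\]
For such $N$ put $f_N(t)=P_{\lfloor Nt\rfloor}/P_N$, $t\ge0$. Since $\widehat P_N\le H|P_N|$, we have $|f_N(t)|\le H\max(1,t^K)$, and the variation of $f_N$ on $[0,R]$ is at most $\widehat P_{\lfloor NR\rfloor}/|P_N|\le HR^K$ for $R\ge1$. By Lemma~\ref{lem:basic}, $|f_N(t)|\ge1/H$ for $t\ge1$. By Helly's theorem $f_N\to f$ pointwise along a subsequence, with the same bounds.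

\emph{The exponent $\sigma$.} The function $\Phi(s)=\int_0^\infty f(t)e^{-st}\,dt$ is holomorphic for $\operatorname{Re}s>0$. It is not identically $0$, because $\Phi(1+i\xi)$ is the Fourier transform of the integrable function $f(t)e^{-t}$ on $(0,\infty)$, which is not a.e.\ zero. So $\Phi$ has at most countably many zeros, and we can fix $\sigma>0$ with $\Phi(\sigma+i\xi)\ne0$ for all real $\xi$.

\emph{The function $g$.} By Lemma~\ref{lem:basic}, $\widehat Q_me^{-\sigma m/N}\to0$ as $m\to\infty$, so this quantity attains its maximum over $m\ge0$ at some $n=n(N)$. Then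
\begin{equation}\label{eq:Qexp}
|Q_m|\le\widehat Q_m\le\widehat Q_ne^{\sigma(m-n)/N}\le H|Q_n|e^{\sigma(m-n)/N}\qquad(m\in\mathbb Z).
\end{equation}
Put $g_N(t)=Q_{n+\lfloor Nt\rfloor}/Q_n$, $t\in\mathbb R$. Then $|g_N(t)|\le He^{\sigma t}$. The variation of $g_N$ on $[-R,R]$, including a possible jump from $0$ to $Q_0/Q_n$, is at most $\widehat Q_{n+\lfloor NR\rfloor}/|Q_n|\le He^{\sigma R}$. By Lemma~\ref{lem:basic}, $|g_N(t)|\ge1/H$ for $t\ge0$. Along a further subsequence $g_N\to g$ pointwise on $\mathbb R$, with the same bounds, and $n/N\to\nu\in[0,\infty]$.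

\emph{The limit of \eqref{eq:S}.} Fix $t\in\mathbb R$ and let $m=n+\lfloor Nt\rfloor$. Then
\[
\frac{S_m}{NP_NQ_n}=\int_0^\infty f_N(\tau)\,\frac{Q_{m-\lfloor N\tau\rfloor}}{Q_n}\,d\tau,
\]
and $m-\lfloor N\tau\rfloor\in\{n+d,n+d+1\}$ by \eqref{eq:floor}. By \eqref{eq:Qexp} the integrand is dominated by $H^2\max(1,\tau^K)e^{\sigma(t-\tau+1)}$, which is integrable in $\tau$ and independent of $N$. Let $\tau>0$ with $t-\tau\ne-\nu$. If $t-\tau<-\nu$, then $(n+d+1)/N\to\nu+t-\tau<0$, so the integrand and $g_N(t-\tau)$ vanish eventually, and $g(t-\tau)=0$. If $t-\tau>-\nu$, which is always the case when $\nu=\infty$, then $n+d\ge N(n/N+t-\tau)-1\to\infty$. In this case $Q_{n+d}/Q_n=g_N(t-\tau)$, and $|Q_{n+d+1}-Q_{n+d}|=o(|Q_{n+d+1}|)=o(|Q_n|)$ by \eqref{eq:regular} and \eqref{eq:Qexp}. So the integrand tends to $f(\tau)g(t-\tau)$ for almost every $\tau$, and the integral tends to $\int_0^\infty f(\tau)g(t-\tau)\,d\tau$.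

The two sums on the right of \eqref{eq:S}, divided by $NP_NQ_n$, are again the same integral with the extra bounded factors $\alpha_{\lfloor N\tau\rfloor}-\ell$ and $\beta_{m-\lfloor N\tau\rfloor}-\ell'$. The first factor tends to $0$ for $\tau>0$. The second tends to $0$ when $t-\tau>-\nu$, and for $t-\tau<-\nu$ the integrand vanishes eventually. By dominated convergence both integrals tend to $0$, and
\[
(\ell'-\ell)\int_0^\infty f(\tau)g(t-\tau)\,d\tau=0\qquad(t\in\mathbb R).
\]

\emph{Conclusion.} Suppose $\ell\ne\ell'$. Let $\psi(\tau)=f(\tau)e^{-\sigma\tau}$ for $\tau>0$ and $\psi(\tau)=0$ otherwise, and let $\chi(t)=g(t)e^{-\sigma t}$. Then $\psi\in L^1(\mathbb R)$, $|\chi|\le H$, and for every real $t$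
\[
\int_{\mathbb R}\psi(s+t)\chi(-s)\,ds=e^{-\sigma t}\int_0^\infty f(\tau)g(t-\tau)\,d\tau=0 .
\]
So the bounded linear functional on $L^1(\mathbb R)$ given by integration against $\chi(-s)$ vanishes on all translates of $\psi$. The Fourier transform of $\psi$ is $\Phi(\sigma+i\xi)$, which has no zeros, so by Wiener's theorem the functional is $0$ and $\chi=0$ a.e. This contradicts $|g|\ge1/H$ on $[0,\infty)$. Hence $\ell=\ell'$.
\end{proof}
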